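# Cohen–Macaulay approximations from codimension $r$, regularity below codimension $r$, and the Grothendieck group

Throughout, rings are commutative and Noetherian, modules are finitely generated unless we say otherwise, and $k$ is an arbitrary field. We abbreviate "finitely generated" to f.g. and "maximal Cohen–Macaulay" to MCM. The zero module counts as MCM.

## 1. Torsion-free modules over the cusp

Let $R$ be the localization of $k[t^2,t^3]\subset k[t]$ at the maximal ideal $(t^2,t^3)$. It is the ring of the cusp $x^2+y^3=0$ at the origin (put $x=t^3$, $y=-t^2$), so it is a Gorenstein local domain of dimension $1$. It is not regular. Let $V=k[t]_{(t)}$. Inverting in $k[t]$ the elements of $k[t^2,t^3]$ outside $(t^2,t^3)$ gives a localization of $k[t]$ whose only maximal ideal is generated by $t$, and this is $V$. Hence $V$ is a finite $R$-module, $\mathfrak m=t^2V$ and $R=k+t^2V$.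

*All MCM modules.* Over a one-dimensional local domain, MCM means torsion-free. Let $M\ne0$ be MCM with no free direct summand. A map $M\to R$ whose image is not in $\mathfrak m$ is onto, hence split, and this is excluded. So
$$M^*=\operatorname{Hom}_R(M,R)=\operatorname{Hom}_R(M,\mathfrak m)=\operatorname{Hom}_R(M,t^2V),$$
which is a $V$-module. As $R$ is Gorenstein, $M\cong M^{**}=\operatorname{Hom}_R(M^*,R)$, and $V$ acts on the right-hand side through $M^*$. So $M$ is a f.g. torsion-free module over the discrete valuation ring $V$, and $M\cong V^n$. Every MCM $R$-module is therefore $R^a\oplus V^n$.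

*How to get $V$ from a module of finite length.* As a vector space $V=k\oplus kt\oplus t^2V$, so $V/R$ is spanned by the class of $t$ and $V/R\cong k$. We have an exact sequence
$$0\to R\to V\to k\to 0. \tag{1}$$
It writes the finite length module $k$ as a quotient of an MCM module by a module of finite projective dimension. Taking $n$ copies, we obtain $V^n$ from $k^n$. The sequence $0\to R\xrightarrow{t^2}R\to R/t^2R\to0$ does the same with the free module $R$. So, *up to free summands, every MCM module over the cusp is the MCM part of a module of codimension $1$*, although $R$ is not regular.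

How often does this happen, and what if we ask for modules of larger codimension over rings of larger dimension?

## 2. The maps $\Phi_r$ and a conjecture

Let $R$ be a Gorenstein local ring of dimension $d\ge 1$ with maximal ideal $\mathfrak m$. Since $R$ is Cohen–Macaulay, $\operatorname{ht}\mathfrak p+\dim R/\mathfrak p=d$ for every prime $\mathfrak p$. So a module $M\neq0$ satisfies $d-\dim M\ge r$ if and only if $M_{\mathfrak p}=0$ whenever $\operatorname{ht}\mathfrak p<r$. We then say that $M$ has *codimension $\geq r$*; the zero module has codimension $\ge r$ for all $r$.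

**Definition (stable category).** $\mathrm{CM}(R)$ is the category of MCM modules. $\underline{\mathrm{CM}}(R)$ has the same objects, and its morphisms are homomorphisms modulo those that factor through a free module. Two MCM modules are isomorphic in $\underline{\mathrm{CM}}(R)$ if and only if they become isomorphic after adding free modules. For the cusp, the isomorphism classes are represented by $0,V,V^2,\dots$

**Definition (Cohen–Macaulay approximation).** By Auslander–Buchweitz, every f.g. module $M$ has an exact sequence
$$0\to Y(M)\to X(M)\to M\to0$$
with $X(M)$ MCM and $Y(M)$ of finite projective dimension, and the class of $X(M)$ in $\underline{\mathrm{CM}}(R)$ is determined by $M$. For example, (1) says that over the cusp $X(k)=V$ and $Y(k)=R$.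

**Definition (the map $\Phi_r$).** For $1\le r\le d$ let $\underline{\mathrm{CM}}^r(R)$ be the class of nonzero Cohen–Macaulay modules $M$ with $\dim M=d-r$. Put
$$\Phi_r:\{\text{modules in }\underline{\mathrm{CM}}^r(R)\}/{\cong}\ \longrightarrow\ \{\text{objects of }\underline{\mathrm{CM}}(R)\}/{\cong},\qquad M\mapsto X(M).$$

Section 1 showed that $\Phi_1$ is surjective for the cusp. If $R$ is regular, every MCM module is free, so $\underline{\mathrm{CM}}(R)$ has only the zero object and all $\Phi_r$ are surjective. For $r=2$ the following is known: $\Phi_2$ is surjective if and only if $R$ is a unique factorization domain. For $r\ge3$ the statement to be decided is this.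

**Conjecture.** Let $d\ge3$. The following are equivalent: (1) $\Phi_r$ is surjective for some $r$ with $3\le r\le d$; (2) $\Phi_r$ is surjective for every $r$ with $3\le r\le d$; (3) $R$ is regular.

The implications (3)⇒(2)⇒(1) are clear. We shall see that the others fail.

## 3. The node and the double line

Two more curves show what can obstruct surjectivity. In both, $d=r=1$. If $M$ has finite length, then $Y(M)\subset X(M)$ is zero or has depth $1$, so $Y(M)$ is free by the Auslander–Buchsbaum formula. For a minimal prime $\mathfrak p$ we have $M_{\mathfrak p}=0$, so $X(M)_{\mathfrak p}\cong Y(M)_{\mathfrak p}$.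

*The double line.* Let $R=(k[x,y]/(x^2))_{(x,y)}$ and $\mathfrak p=(x)$. Here $R_{\mathfrak p}=k(y)[x]/(x^2)$ is not regular. $X(M)_{\mathfrak p}$ is free, so it has even length. The MCM module $R/x$ has $(R/x)_{\mathfrak p}$ of length $1$, and free summands change lengths at $\mathfrak p$ by even numbers. So $R/x$ is not in the image of $\Phi_1$. The obstruction is a *singularity in codimension $<r$*.

*The node.* Let $R=(k[x,y]/(xy))_{(x,y)}$. The localizations at the minimal primes $(x)$, $(y)$ are fields. Now $X(M)$ has the same rank at both minimal primes, because $Y(M)$ does. The module $R/x$ has rank $1$ at $(x)$ and rank $0$ at $(y)$, and adding free modules does not remove the difference. So $R/x$ is not in the image of $\Phi_1$, although $R$ is regular in codimension $<1$. The obstruction is now *numerical*.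

*What one would try first.* Given an MCM module $X$, a natural way to make a module of codimension $r$ is to cut $X$ down to $X/(x_1,\dots,x_r)X$ by a regular sequence. Try this on the node with $X=R/x$ and the regular element $x+y$: we get $X/(x+y)X=R/(x,y)=k$. Since $(x)\cap(y)=0$ and $(x)+(y)=\mathfrak m$, the sequence
$$0\to R\to R/x\oplus R/y\to k\to0 \tag{2}$$
is exact. So $X(k)=R/x\oplus R/y$: cutting down gave back $X$, but only *as a direct summand*. We just saw that $R/x$ itself is not in the image, so on the node this cannot be repaired. On the cusp, $V/t^2V\cong k^2$ has approximation $V^2$, again $V$ with an extra summand; there the summand can be removed, by (1).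

So the problem is to decide when a summand of something in the image is itself in the image. We shall show that the image of $\Phi_r$ is a *triangulated subcategory* of the stable category. Once that is known, a classical lemma says that the passage to summands is controlled by a Grothendieck group, and the rank argument for the node is a case of this.

**Definition ($G_0$ and its filtration).** $G_0(A)$ is the Grothendieck group of f.g. modules over a ring $A$: generators $[M]$, relations $[M]=[M']+[M'']$ for exact $0\to M'\to M\to M''\to0$. For $R$ as above, $F^rG_0(R)$ is the subgroup generated by the classes of modules of codimension $\ge r$.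

For the node, $F^1G_0(R)=\mathbb Z[k]$, and $[k]=0$ because $0\to R/x\xrightarrow{y}R/x\to k\to0$ is exact. The ranks at the two minimal primes define a map $G_0(R)\to\mathbb Z^2$ with $[R]\mapsto(1,1)$ and $[R/x]\mapsto (1,0)$. Hence $G_0(R)\ne\mathbb Z[R]+F^1G_0(R)$.

**Theorem A.** Let $R$ be a Gorenstein local ring of dimension $d$ and $1\le r\le d$. Then $\Phi_r$ is surjective if and only if

- (i) $R_{\mathfrak p}$ is regular for all primes $\mathfrak p$ with $\operatorname{ht}\mathfrak p<r$, and
- (ii) $G_0(R)=\mathbb Z[R]+F^rG_0(R)$.

In particular, if $\Phi_{r+1}$ is surjective, then $\Phi_r$ is surjective. Moreover, $\Phi_d$ is surjective if and only if $R$ is regular on the punctured spectrum and $G_0(R)=\mathbb Z[R]+\mathbb Z[R/\mathfrak m]$.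

**Theorem B.** Let $k$ be any field and $1\le c\le d$. Put
$$f_c=x^2+y^3+\sum_{i=1}^n u_iv_i\ \text{ if } c=2n+1,\qquad f_c=x^2+y^3+z^5+\sum_{i=1}^n u_iv_i\ \text{ if } c=2n+2.$$
Let $A^{(c)}$ be the polynomial ring over $k$ in the variables named, modulo $f_c$ (so $\dim A^{(c)}=c$), and let $R_{c,d}$ be the localization of $A^{(c)}[w_1,\dots,w_{d-c}]$ at the ideal of all variables. Then $R_{c,d}$ is a non-regular Gorenstein (hypersurface) local domain of dimension $d$, and for $1\le r\le d$ the map $\Phi_r$ is surjective if and only if $r\le c$.

**Corollary.** Let $d\ge3$. The ring $R_{d,d}$ is not regular, but $\Phi_r$ is surjective for every $1\le r\le d$; so (1) and (2) hold and (3) fails. If $d\ge4$, then for $R_{3,d}$ the map $\Phi_3$ is surjective and $\Phi_4$ is not; so (1) holds and (2) fails. The conjecture is false: (2)⇒(3) and (1)⇒(3) fail in every dimension $d\ge3$, and (1)⇒(2) fails in every dimension $d\ge4$.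

For $d=3$, conditions (1) and (2) coincide, and the counterexample is
$$R_{3,3}=\bigl(k[x,y,u,v]/(x^2+y^3+uv)\bigr)_{(x,y,u,v)}.$$

The Corollary follows from Theorem B by putting $c=d$, respectively $c=3$. Sections 4–8 prove Theorem A, and Sections 9–11 prove Theorem B.

## 4. The singularity category

Let $D^b$ be the bounded derived category of f.g. $R$-modules, graded homologically, so that $M[s]$ has its homology in degree $s$. Call a complex *perfect* if it is isomorphic in $D^b$ to a bounded complex of f.g. free modules. The perfect complexes form a thick subcategory $\operatorname{perf}$ (closed under shifts, cones and direct summands). A module is perfect if and only if its projective dimension is finite.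

**Definition (singularity category).** $D_{sg}=D^b/\operatorname{perf}$ is the Verdier quotient. Its objects are those of $D^b$, and a morphism $C\to D$ is represented by a roof $C\xleftarrow{s}C'\xrightarrow{g}D$ in $D^b$ with the cone of $s$ perfect; it stands for $g\circ s^{-1}$.

We use the following standard facts. An object is zero in $D_{sg}$ if and only if it is perfect, and a map of $D^b$ becomes an isomorphism in $D_{sg}$ if and only if its cone is perfect. Hence an isomorphism in $D_{sg}$ is represented by a roof both of whose arrows have perfect cones. If $0\to A\to P\to B\to0$ is exact and $P$ has finite projective dimension, the triangle $A\to P\to B\to A[1]$ gives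
$$B\cong A[1]\quad\text{in } D_{sg}. \tag{3}$$

Since $R$ is Gorenstein, the natural functor $\underline{\mathrm{CM}}(R)\to D_{sg}$ is an equivalence of triangulated categories (Buchweitz, *Maximal Cohen–Macaulay Modules and Tate Cohomology*). In particular every object of $D_{sg}$ is isomorphic to an MCM module. In a Cohen–Macaulay approximation $Y(M)$ is perfect, so $X(M)\to M$ is an isomorphism in $D_{sg}$. Therefore:

$$\text{an MCM module } X \text{ is in the image of }\Phi_r\iff X\cong M\text{ in }D_{sg}\text{ for some }M\in\underline{\mathrm{CM}}^r(R). \tag{4}$$

For example, (2) says that over the node $k\cong R/x\oplus R/y$ in $D_{sg}$.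

**Definition ($D_{\ge r}$ and $\mathcal T_r$).** $D_{\ge r}\subset D^b$ is the full subcategory of complexes all of whose homology modules have codimension $\ge r$. It is thick, by the long exact homology sequence. $\mathcal T_r\subset D_{sg}$ is the full subcategory of objects that are isomorphic *in $D_{sg}$* to an object of $D_{\ge r}$.

Every $a\in R$ acts on each $C\in D^b$ as an endomorphism $a\,\mathrm{id}_C$ that commutes with all morphisms. The next lemma is used again and again.

**Lemma 1.** For $C\in D_{\ge r}$ there is an $R$-regular sequence $x_1,\dots,x_r\in\mathfrak m$ with $x_i\,\mathrm{id}_C=0$ in $D^b$ for all $i$.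

*Proof.* The annihilator of $\bigoplus_iH_i(C)$ has height $\ge r$, or is $R$. As $R$ is Cohen–Macaulay, grade equals height, so the annihilator contains a regular sequence $y_1,\dots,y_r\in\mathfrak m$ (if it is $R$, take any regular sequence of length $r$ in $\mathfrak m$). The $y_i$ kill the homology of $C$, and we must pass from homology to $C$.

Let $C'\to C\to C''\to C'[1]$ be a triangle with $a\,\mathrm{id}_{C'}=0$ and $b\,\mathrm{id}_{C''}=0$. The composite $C\xrightarrow{b}C\to C''$ equals $C\to C''\xrightarrow{b}C''$, which is $0$. So $b\,\mathrm{id}_C$ factors as $C\to C'\to C$. Multiplying by $a$ and using $a\,\mathrm{id}_{C'}=0$, we get $ab\,\mathrm{id}_C=0$.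

The truncation triangles build $C$ from the finitely many shifted modules $H_i(C)[i]$, and $y_j$ is zero on each of these. By induction $y_j^N\mathrm{id}_C=0$ for $N\gg0$. Put $x_j=y_j^N$; powers of a regular sequence form a regular sequence. $\square$

## 5. $\mathcal T_r$ is triangulated

This section shows that $\mathcal T_r$ is closed under cones. The difficulty is that a morphism of $D_{sg}$ between objects of $D_{\ge r}$ passes through a third complex which need not lie in $D_{\ge r}$. For instance, the projection $C\oplus R\to C$ has perfect cone $R[1]$, so $C\oplus R$ may stand at the top of a roof.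

**Proposition 2.** $\mathcal T_r$ is a triangulated subcategory of $D_{sg}$, closed under isomorphism.

*Proof.* Closure under isomorphism and shifts is clear. Replacing objects by isomorphic ones, it suffices to show that the cone of a morphism $C\to D$ of $D_{sg}$ with $C,D\in D_{\ge r}$ lies in $\mathcal T_r$. Represent it by a roof $C\leftarrow C'\to D$, and let $C'\to C\xrightarrow{\alpha}P\to C'[1]$ be a triangle, with $P$ perfect.

**Step 1: factor $\alpha$ through a perfect complex in $D_{\ge r}$.** The purpose is to replace $P$ by something with small support. Choose $x_1,\dots,x_r$ for $C$ as in Lemma 1. Let $K(x)$ be the Koszul complex $R\xrightarrow{x}R$ in degrees $1,0$. Put $P_0=P$ and $P_j=P_{j-1}\otimes K(x_j)[-1]$. As $P_{j-1}\otimes K(x_j)$ is the cone of $x_j$ on $P_{j-1}$, rotation gives triangles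
$$P_j\to P_{j-1}\xrightarrow{x_j}P_{j-1}\to P_j[1].$$
Put $\alpha_0=\alpha$. Given $\alpha_{j-1}:C\to P_{j-1}$, we have $x_j\alpha_{j-1}=\alpha_{j-1}\circ(x_j\,\mathrm{id}_C)=0$, so $\alpha_{j-1}$ lifts to $\alpha_j:C\to P_j$. Thus $\alpha$ factors as $C\xrightarrow{\alpha_r}Q\to P$ with $Q=P_r$ perfect. If a prime does not contain some $x_j$, then $K(x_j)$ is acyclic there, so the homology of $Q$ is supported on $V(x_1,\dots,x_r)$. Primes containing a regular sequence of length $r$ have height $\ge r$. So $Q\in D_{\ge r}$.

**Step 2: replace the top of the roof.** We want a roof for the same morphism whose top lies in $D_{\geq r}$. Choose a triangle $C''\to C\xrightarrow{\alpha_r}Q\to C''[1]$. Then $C''\in D_{\ge r}$. The identity of $C$ and the map $Q\to P$ form a commutative square between the triangles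
$$C''\to C\to Q\to C''[1],\qquad C'\to C\to P\to C'[1],$$
so by axiom TR3 there is a map $C''\to C'$ compatible with the maps to $C$. Hence the given morphism is also represented by the roof $C\leftarrow C''\to D$, where $C''\to D$ is the composite $C''\to C'\to D$; the cone of $C''\to C$ is the perfect complex $Q$.

**Step 3: read off the cone.** Since $C''\to C$ is an isomorphism in $D_{sg}$, the cone of the given morphism is isomorphic in $D_{sg}$ to the cone of $C''\to D$ formed in $D^b$. The latter lies in $D_{\ge r}$, because $C''$ and $D$ do. $\square$

## 6. From complexes back to Cohen–Macaulay modules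

By (4), the image of $\Phi_r$ is given by single Cohen–Macaulay modules, while $\mathcal T_r$ is given by complexes. This section shows that the two agree.

**Proposition 3.** Every object of $\mathcal T_r$ is isomorphic in $D_{sg}$ to some $M\in\underline{\mathrm{CM}}^r(R)$. Hence the image of $\Phi_r$ is exactly the set of isomorphism classes of objects of $\mathcal T_r$, and $\Phi_r$ is surjective if and only if $\mathcal T_r=D_{sg}$.

*Proof.* Let $C\in D_{\ge r}$ have homology only in degrees $a,\dots,b$.

**Step 1: reduce to homology in one degree.** We kill the lowest homology module with a perfect complex of small support. Suppose $a<b$. Choose $x_1,\dots,x_r$ for $C$ as in Lemma 1, and put $K_j=R/(x_1,\dots,x_j)$, a module of finite projective dimension. Let $h\in H_a(C)=\operatorname{Hom}_{D^b}(R[a],C)$. We extend $h:K_0[a]=R[a]\to C$ step by step. Given $\varphi:K_{j-1}[a]\to C$, we have $\varphi\circ x_j=(x_j\,\mathrm{id}_C)\circ\varphi=0$, so $\varphi$ extends along the triangle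
$$K_{j-1}[a]\xrightarrow{x_j}K_{j-1}[a]\to K_j[a]\to K_{j-1}[a+1].$$
In the end we get $K_r[a]\to C$ sending $1$ to $h$ on $H_a$. With generators of $H_a(C)$ we obtain $K_r^n[a]\to C$ that is surjective on $H_a$. Let $E$ be its cone. In the exact sequence
$$H_i(K_r^n[a])\to H_i(C)\to H_i(E)\to H_{i-1}(K_r^n[a])$$
the outer terms vanish unless $i=a$, respectively $i=a+1$. So $H_a(E)=0$, and $E$ has homology only in degrees $a+1,\dots,b$. Also $E\in D_{\ge r}$, and $E\cong C$ in $D_{sg}$ because $K_r^n[a]$ is perfect. Iterating, we get $C\cong H[b]$ in $D_{sg}$ for a module $H$ of codimension $\ge r$, possibly $0$.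

**Step 2: replace $H$ by a Cohen–Macaulay module, up to shift.** As in Lemma 1, $H$ is annihilated by a regular sequence $x_1,\dots,x_r\in\mathfrak m$. Let $S=R/(x_1,\dots,x_r)$, a Gorenstein local ring of dimension $d-r$ which has finite projective dimension over $R$. Choose $e\ge d-r$ with $e+b\ge0$, and an exact sequence of $S$-modules
$$0\to L\to S^{n_{e-1}}\to\cdots\to S^{n_0}\to H\to0.$$
As $e\ge\dim S$, the module $L$ is $0$ or MCM over $S$. Applying (3) to each short exact piece gives $H\cong L[e]$, so $H[b]\cong L[e+b]$ in $D_{sg}$.

**Step 3: remove the shift.** We use syzygies in the other direction. Let $L$ be MCM over $S$ or $0$, and $(-)^*=\operatorname{Hom}_S(-,S)$. Choose $0\to N\to S^m\to L^*\to0$ exact. Then $L^*$ and $N$ are MCM or $0$, $\operatorname{Ext}^1_S(L^*,S)=0$ and $L^{**}\cong L$, because $S$ is Gorenstein. Dualizing, we get $0\to L\to S^m\to N^*\to0$ exact, with $L'=N^*$ MCM over $S$ or $0$. By (3), $L'\cong L[1]$ in $D_{sg}$. After $e+b$ such steps we have $H[b]\cong M'$ with $M'$ MCM over $S$ or $0$.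

**Step 4: avoid the zero module.** The elements of $\underline{\mathrm{CM}}^r(R)$ must be nonzero. Put $M=M'\oplus S$. It is a nonzero Cohen–Macaulay $R$-module of dimension $d-r$, and $M\cong M'\cong C$ in $D_{sg}$, because $S$ is perfect.

Conversely $\underline{\mathrm{CM}}^r(R)\subset D_{\ge r}$. With (4), an MCM module is in the image of $\Phi_r$ if and only if it lies in $\mathcal T_r$. Every object of $D_{sg}$ is isomorphic to an MCM module, so $\Phi_r$ is surjective if and only if $\mathcal T_r=D_{sg}$. $\square$

For a small example of Step 3, take the cusp and the complex $k[1]$. With $S=R/t^2R$, which has $k$-basis $1,t^3$, the line $kt^3\subset S$ is a copy of $k$ with quotient $k$. So $0\to k\to S\to k\to 0$ is exact, and $k[1]\cong k$ in $D_{sg}$.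

## 7. When is every object a summand of an object of $\mathcal T_r$?

**Definition (dense).** A full subcategory $\mathcal D$ of a triangulated category $\mathcal T$ is *dense* if every object of $\mathcal T$ is a direct summand of an object of $\mathcal D$.

For the node, $\mathcal T_1$ is not all of $D_{sg}$ (Section 3), but it is dense; condition (i) holds there, and the next proposition applies. Here the idea of cutting down by a regular sequence does its proper work: it gives density, no more and no less.

**Proposition 4.** $\mathcal T_r$ is dense in $D_{sg}$ if and only if (i) holds.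

*Proof.* **Step 1: (i) implies density.** We show that a suitable regular sequence cuts an MCM module $X$ down to a module with $X$ as a stable summand. For $\operatorname{ht}\mathfrak p<r$, the module $X_{\mathfrak p}$ is zero or MCM over the regular ring $R_{\mathfrak p}$, hence free. Let $\underline{\operatorname{End}}_R(X)$ be the endomorphism ring of $X$ in $\underline{\mathrm{CM}}(R)$. It is the cokernel of $X^*\otimes X\to\operatorname{End}_R(X)$, so it commutes with localization, and $\underline{\operatorname{End}}_R(X)_{\mathfrak p}=\underline{\operatorname{End}}_{R_{\mathfrak p}}(X_{\mathfrak p})=0$ for $\operatorname{ht}\mathfrak p<r$. So its annihilator has height $\ge r$ or is $R$. In the latter case $X\cong0$ in $D_{sg}$, and there is nothing to show. Otherwise take a regular sequence $x_1,\dots,x_r\in\mathfrak m$ in the annihilator. Each $x_j\,\mathrm{id}_X$ factors as $X\to F\to X$ with $F$ free.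

Put $X_j=X/(x_1,\dots,x_j)X$. Reducing the factorization of $x_j\,\mathrm{id}_X$ modulo $(x_1,\dots,x_{j-1})$, we see that $x_j\,\mathrm{id}_{X_{j-1}}$ factors through $F/(x_1,\dots,x_{j-1})F$, which has finite projective dimension over $R$. So $x_j\,\mathrm{id}_{X_{j-1}}=0$ in $D_{sg}$. An $R$-regular sequence is regular on the MCM module $X$, so $0\to X_{j-1}\xrightarrow{x_j}X_{j-1}\to X_j\to0$ is exact and gives a triangle. Its first map is $0$ in $D_{sg}$. The cone of a zero map splits:
$$X_j\cong X_{j-1}\oplus X_{j-1}[1]\quad\text{in }D_{sg}.$$
By induction $X=X_0$ is a direct summand of $X_r$ in $D_{sg}$, and $X_r$ is a module of codimension $\ge r$. Since every object of $D_{sg}$ is isomorphic to an MCM module, $\mathcal T_r$ is dense.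

**Step 2: density implies (i).** We localize. Let $\operatorname{ht}\mathfrak p<r$. Localization at $\mathfrak p$ sends perfect complexes to perfect complexes, so it induces a functor $D_{sg}(R)\to D_{sg}(R_{\mathfrak p})$. It sends $D_{\ge r}$ to $0$, hence it sends $\mathcal T_r$ to $0$ and, by density, everything to $0$. Applied to $R/\mathfrak p$: the residue field of $R_{\mathfrak p}$ is zero in $D_{sg}(R_{\mathfrak p})$, so it has finite projective dimension over $R_{\mathfrak p}$. By Auslander–Buchsbaum–Serre, $R_{\mathfrak p}$ is regular. $\square$

## 8. Dense subcategories, $K_0$, and the proof of Theorem A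

For an essentially small triangulated category $\mathcal T$, the group $K_0(\mathcal T)$ has generators $[X]$ and a relation $[Y]=[X]+[Z]$ for each triangle $X\to Y\to Z\to X[1]$. The passage from summands to objects is governed by the following lemma, which is part of a theorem of Thomason.

**Lemma 5.** Let $\mathcal D$ be a dense triangulated subcategory, closed under isomorphism, of an essentially small triangulated category $\mathcal T$. If $[X]\in K_0(\mathcal T)$ lies in the subgroup generated by the classes of objects of $\mathcal D$, then $X\in\mathcal D$.

*Proof.* **Step 1: a group that measures the distance from $\mathcal D$.** Write $X\sim X'$ if $X\oplus D\cong X'\oplus D'$ for some $D,D'\in\mathcal D$. This is an equivalence relation: from $X\oplus D\cong X'\oplus D'$ and $X'\oplus E\cong X''\oplus E'$ we get $X\oplus D\oplus E\cong X''\oplus E'\oplus D'$. It is compatible with $\oplus$, so the classes $\langle X\rangle$ form a commutative monoid, and $\langle D\rangle=0$ for $D\in\mathcal D$. It is a group: given $X$, density provides $Z$ with $X\oplus Z\in\mathcal D$, so $\langle Z\rangle=-\langle X\rangle$.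

**Step 2: this group is a quotient of $K_0(\mathcal T)$.** We must check that $\langle\cdot\rangle$ is additive on triangles. Let $X\to Y\to Z\to X[1]$ be a triangle. Choose $X',Z'$ with $X\oplus X'\in\mathcal D$ and $Z\oplus Z'\in\mathcal D$. Adding the triangles $X'\xrightarrow{=}X'\to0\to$ and $0\to Z'\xrightarrow{=}Z'\to$, we get a triangle
$$X\oplus X'\to Y\oplus X'\oplus Z'\to Z\oplus Z'\to (X\oplus X')[1].$$
Its first and third objects are in $\mathcal D$, so the second is, and $\langle Y\rangle+\langle X'\rangle+\langle Z'\rangle=0$. This says $\langle Y\rangle=\langle X\rangle+\langle Z\rangle$.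

**Step 3: conclusion.** So $\langle\cdot\rangle$ is a homomorphism on $K_0(\mathcal T)$ that kills the classes of objects of $\mathcal D$. By hypothesis $\langle X\rangle=0$, that is, $X\oplus D\cong D'$ with $D,D'\in\mathcal D$. So $X\oplus D\in\mathcal D$. Now $X$ is the cone of the inclusion $D\to X\oplus D$ of objects of $\mathcal D$. Hence $X\in\mathcal D$. $\square$

**Proof of Theorem A.** Recall $K_0(D^b)=G_0(R)$ by $[C]\mapsto\sum_i(-1)^i[H_i(C)]$.

**Step 1: (i) and (ii) imply that $\Phi_r$ is surjective.** We verify the hypotheses of Lemma 5 for $\mathcal T_r\subset D_{sg}$. By Proposition 2 and by (i) with Proposition 4, $\mathcal T_r$ is a dense triangulated subcategory closed under isomorphism. The homomorphism $G_0(R)=K_0(D^b)\to K_0(D_{sg})$ is surjective, since the two categories have the same objects, and it kills $[R]$. By (ii), $K_0(D_{sg})$ is generated by the classes of modules of codimension $\ge r$, and these are objects of $\mathcal T_r$. By Lemma 5 every object of $D_{sg}$ lies in $\mathcal T_r$. By Proposition 3, $\Phi_r$ is surjective.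

**Step 2: if $\Phi_r$ is surjective, then (i) and (ii) hold.** Now $\mathcal T_r=D_{sg}$ by Proposition 3. In particular $\mathcal T_r$ is dense, so (i) holds by Proposition 4. For (ii), let $X$ be MCM. Then $X\cong C$ in $D_{sg}$ for some $C\in D_{\ge r}$, so there is a roof $X\leftarrow W\to C$ in $D^b$ with both cones perfect. The class of a perfect complex lies in $\mathbb Z[R]$. Hence, modulo $\mathbb Z[R]$,
$$[X]\equiv[W]\equiv[C]=\sum_i(-1)^i[H_i(C)]\in F^rG_0(R).$$
For any module $M$, an exact sequence $0\to X\to F_{d-1}\to\cdots\to F_0\to M\to0$ with $F_i$ free has $X$ MCM, and it gives $[M]\in\mathbb Z[R]\pm[X]$. So $G_0(R)$ is generated by $[R]$ and the classes of MCM modules, and (ii) follows.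

**Step 3: the remaining assertions.** Passing from $r+1$ to $r$ weakens (i), and it weakens (ii) because $F^{r+1}G_0(R)\subset F^rG_0(R)$. For $r=d$, condition (i) says that $R$ is regular on the punctured spectrum. A module of codimension $\ge d$ has finite length, so $F^dG_0(R)=\mathbb Z[R/\mathfrak m]$. $\blacksquare$

So the set of $r$ with $\Phi_r$ surjective is an initial segment of $\{1,\dots,d\}$. If $R$ is not regular and $c$ is the smallest height of a prime $\mathfrak p$ with $R_{\mathfrak p}$ not regular, then (i) holds exactly for $r\le c$, so this segment is contained in $\{1,\dots,c\}$. Theorem B says that this bound is attained for every $1\le c\le d$.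

**Remark.** For $r=2$, condition (i) for a Gorenstein local ring says that $R$ is a normal domain. Then $G_0(R)/(\mathbb Z[R]+F^2G_0(R))\cong\operatorname{Cl}(R)$ (Bourbaki, *Commutative Algebra* VII, §4), and (ii) says $\operatorname{Cl}(R)=0$. So Theorem A recovers the statement that $\Phi_2$ is surjective if and only if $R$ is a unique factorization domain. This is not used below.

## 9. Rings with $G_0(A)=\mathbb Z[A]$

To contradict the conjecture we need singular rings, regular in codimension $<r$, that satisfy (ii). The simplest way to satisfy (ii) for all $r$ at once is to have no $G_0$ beyond $\mathbb Z[R]$.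

**Definition (G-trivial).** A Noetherian ring $A$ is *G-trivial* if $G_0(A)=\mathbb Z[A]$.

A field is G-trivial. The local ring of the node is not, by Section 3.

**Lemma 6 (localization).** (a) If $W\subset A$ is multiplicatively closed, then $G_0(A)\to G_0(W^{-1}A)$ is surjective. So localizations of G-trivial rings are G-trivial. (b) For $a\in A$ the sequence $G_0(A/a)\to G_0(A)\to G_0(A[1/a])\to0$ is exact.

*Proof.* This is standard (Weibel, *The K-book*, II.6.4); here is a short argument. For (a), every f.g. $W^{-1}A$-module is $W^{-1}M$ for some f.g. $A$-module $M$. For (b), the composite is clearly zero. Let $I$ be the image of $G_0(A/a)$. It contains the class of every f.g. $A$-module $M$ killed by a power of $a$, by the filtration of $M$ by the $a^iM$. We construct a homomorphism $\psi:G_0(A[1/a])\to G_0(A)/I$. For a f.g. $A[1/a]$-module $N$ choose a f.g. $A$-submodule $N_0\subset N$ with $N_0[1/a]=N$, and put $\psi(N)=[N_0]+I$. If $N_1$ is another choice, then $(N_0+N_1)/N_0$ and $(N_0+N_1)/N_1$ are killed by powers of $a$, so $[N_0]\equiv[N_0+N_1]\equiv[N_1]$ modulo $I$. For exact $0\to N'\to N\to N''\to0$, we may use $N_0\cap N'$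 for $N'$ (if $n\in N'$, then $a^sn\in N_0$ for some $s$) and the image of $N_0$ for $N''$; so $\psi$ is additive. For a f.g. $A$-module $M$, the kernel of $M\to M[1/a]$ is killed by a power of $a$, and the image is a permitted choice. So $\psi([M[1/a]])=[M]+I$. Hence an element of $G_0(A)$ that maps to $0$ lies in $I$. $\square$

**Lemma 7 (gluing).** If $a$ is a nonzerodivisor of $A$, and $A/a$ and $A[1/a]$ are G-trivial, then $A$ is G-trivial.

*Proof.* Let $\xi\in G_0(A)$ map to $n[A[1/a]]$. By Lemma 6, $\xi-n[A]$ comes from $G_0(A/a)=\mathbb Z[A/a]$. The sequence $0\to A\xrightarrow{a}A\to A/a\to0$ gives $[A/a]=0$ in $G_0(A)$. So $\xi=n[A]$. $\square$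

**Lemma 8 (adding a variable).** $G_0(A[t])$ is generated by the classes $[M[t]]$ with $M$ a f.g. $A$-module. Hence if $A$ is G-trivial, so is $A[t]$.

*Proof.* (See also Weibel, II.6.5.) Let $H$ be the subgroup generated by the classes $[M[t]]$, and suppose $H\ne G_0(A[t])$. Then some f.g. $A[t]$-module has class outside $H$. Among the ideals of $A$ that annihilate such a module, let $\mathfrak a$ be a maximal one, and let $N$ be the module. By a prime filtration of $N$, there is a prime $P$ of $A[t]$ with $P\supseteq\mathfrak a A[t]$ and $[A[t]/P]\notin H$. As $P\cap A\supseteq\mathfrak a$ annihilates $A[t]/P$, maximality gives $P\cap A=\mathfrak a$. So $D=A/\mathfrak a$ is a domain. Let $\bar P\subset D[t]$ be the image of $P$, so $\bar P\cap D=0$ and $A[t]/P=D[t]/\bar P$.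

If $\bar P=0$, then $A[t]/P=D[t]=(A/\mathfrak a)[t]$ has class in $H$, a contradiction. Otherwise, over the principal ideal domain $\operatorname{Frac}(D)[t]$, the ideal $\bar P$ is generated by one element, and after clearing denominators by some $0\ne f\in\bar P$. The f.g. module $\bar P/fD[t]$ vanishes over $\operatorname{Frac}(D)$, so some $0\ne s\in D$ kills it. It is thus annihilated by an ideal of $A$ strictly larger than $\mathfrak a$, and by maximality its class is in $H$. Since $fD[t]\cong D[t]$,
$$[D[t]/\bar P]=[D[t]]-[fD[t]]-[\bar P/fD[t]]=-[\bar P/fD[t]]\in H,$$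
a contradiction. The last assertion follows, since $M\mapsto M[t]$ is exact and so induces $G_0(A)\to G_0(A[t])$, $[A]\mapsto[A[t]]$. $\square$

In particular, polynomial rings over $k$ and their localizations are G-trivial.

## 10. Cusps, the surface $x^2+y^3+z^5=0$, and adding $uv$

**Lemma 9 (cusps).** If $\gcd(a,b)=1$ with $a,b\geq 1$, then $B=k[x,y]/(y^a+x^b)$ is a G-trivial domain.

*Proof.* **Step 1: parametrize.** If $b$ is odd, put $x\mapsto-t^a$, $y\mapsto t^b$. Otherwise $a$ is odd, and we put $x\mapsto t^a$, $y\mapsto-t^b$. In both cases $y^a+x^b\mapsto0$, so we get a map $B\to k[t]$. The monomials $x^iy^j$ with $i\ge0$, $0\le j<a$ form a $k$-basis of $B$, and they map to $\pm t^{ai+bj}$. These exponents are pairwise distinct: $ai+bj=ai'+bj'$ implies $a\mid b(j-j')$, so $a\mid j-j'$, and $j=j'$, $i=i'$. So $B\cong k[t^a,t^b]\subset k[t]$. In particular $B$ is a domain. Also $k[t]$ is finite over $B$, as $t^a\in B$.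

**Step 2: show that all residue fields have class zero.** The group $G_0(B)$ is generated by the classes $[B/\mathfrak p]$ with $\mathfrak p$ prime; as $\dim B=1$, these are $[B]$ and the $[B/\mathfrak p]$ with $\mathfrak p$ maximal. Let $\mathfrak p$ be maximal and $\mathfrak q=(h)\subset k[t]$ a prime over it; $h\ne0$. We claim $B/\mathfrak p=k[t]/\mathfrak q$. If $\mathfrak p=(t^a,t^b)$, then $\mathfrak q=(t)$, and both fields are $k$. Otherwise $t^{ab}\notin\mathfrak p$, since $t^{ab}\in\mathfrak p$ would imply $t^a,t^b\in\mathfrak p$. Inverting $t^{ab}$ makes $t^a$ and $t^b$ invertible, and $t$ is a product of integer powers of these, so $B[t^{-ab}]=k[t,t^{-1}]$. As $t^{ab}\notin\mathfrak p$ and $t^{ab}\notin\mathfrak q$, both residue fields can be computed in this ring, and they agree. Now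
$$0\to k[t]\xrightarrow{h}k[t]\to B/\mathfrak p\to0$$
is an exact sequence of f.g. $B$-modules, so $[B/\mathfrak p]=[k[t]]-[k[t]]=0$. $\square$

**Lemma 10.** $A=k[x,y,z]/(x^2+y^3+z^5)$ is a G-trivial domain.

*Proof.* **Step 1: $A$ is a domain.** By Lemma 9, $y^3+z^5$ is a prime element of $k[y,z]$. By Eisenstein's criterion $x^2+(y^3+z^5)$ is irreducible in $k[y,z][x]$.

**Step 2: reduce to the torus $T=A[1/xyz]$.** By Lemma 9 the rings $A/x=k[y,z]/(y^3+z^5)$, $A/y=k[x,z]/(x^2+z^5)$ and $A/z=k[x,y]/(x^2+y^3)$ are G-trivial, and so are their localizations. Apply Lemma 7 to $A[1/xy]$ with $a=z$, then to $A[1/x]$ with $a=y$, then to $A$ with $a=x$. We see that it suffices that $T$ is G-trivial.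

**Step 3: compute $T$.** We use a grading to write $T$ as a localization of a polynomial ring. Let $P=k[x^{\pm1},y^{\pm1},z^{\pm1}]$ with $x,y,z$ in degrees $15,10,6$. The unit $\tau=xz/y^2$ has degree $15+6-20=1$, so $P=P_0[\tau^{\pm1}]$, where $P_0$ is the degree $0$ part. A monomial $x^\alpha y^\beta z^\gamma$ has degree $0$ if $15\alpha+10\beta+6\gamma=0$. Reducing modulo $2,3,5$ gives $2\mid\alpha$, $3\mid\beta$, $5\mid\gamma$, and then $\frac\alpha2+\frac\beta3+\frac\gamma5=0$. So, with $p=y^3/x^2$ and $q=z^5/x^2$, the monomial equals $p^{\beta/3}q^{\gamma/5}$, and $P_0=k[p^{\pm1},q^{\pm1}]$. As $x^2+y^3+z^5=x^2(1+p+q)$,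
$$T=P/(1+p+q)=k[p^{\pm1},(1+p)^{-1}][\tau^{\pm1}],$$
where $q=-(1+p)$. This is a localization of $k[p,\tau]$, hence G-trivial. $\square$

**Lemma 11 (adding $uv$).** Let $S$ be a polynomial ring over $k$ and $0\ne g\in S$. If $A=S/g$ is G-trivial, so is $A'=S[u,v]/(g+uv)$.

*Proof.* We apply Lemma 7 with the element $u$. It is a nonzerodivisor on $A'$: if $uh=(g+uv)w$ in $S[u,v]$, then modulo $u$ we get $g\bar w=0$ in the domain $S[v]$, so $\bar w=0$, $w=uw'$ and $h=(g+uv)w'$. In $A'[1/u]$ we can solve $v=-g/u$, so $A'[1/u]=S[u,u^{-1}]$, a localization of a polynomial ring. And $A'/u=S[v]/g=A[v]$, which is G-trivial by Lemma 8. $\square$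

Now start with $k[x,y]/(x^2+y^3)$ (Lemma 9) or $k[x,y,z]/(x^2+y^3+z^5)$ (Lemma 10). Applying Lemma 11 $n$ times, we see that $A^{(c)}$ is G-trivial. Adding $w_1,\dots,w_{d-c}$ by Lemma 8 and localizing, we obtain
$$G_0(R_{c,d})=\mathbb Z[R_{c,d}]. \tag{5}$$
So condition (ii) of Theorem A holds for $R_{c,d}$ and every $r$. For the three-dimensional ring $R_{3,3}$ this is one application of Lemma 11 to the cusp, followed by localization.

## 11. The singular locus of $f_c$ and the proof of Theorem B

Let $\Sigma$ be the polynomial ring over $k$ in all variables, including the $w_i$. There are $c+1$ variables other than the $w_i$, and $d-c$ variables $w_i$. Let $\mathfrak n\subset\Sigma$ be the prime generated by all variables except the $w_i$. Write $f=f_c$ and $R=R_{c,d}$, the localization of $\Sigma/f$ at the ideal of all variables.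

**Step 1: $R$ is a hypersurface domain of dimension $d$.** We show that $f$ is irreducible in $\Sigma$. For $n=0$ this follows from Lemmas 9 and 10, since a domain stays a domain when the variables $w_i$ are added. For $n\ge1$ we have $f=g+u_nv_n$, where $g\ne0$ involves neither $u_n$ nor $v_n$. As a polynomial in $v_n$ it is linear with coefficients $u_n$ and $g$, which are coprime because the prime element $u_n$ does not divide $g$. So $f$ is irreducible by Gauss's lemma. Hence $R$ is a domain; as a hypersurface it is Gorenstein, and its dimension is $(c+1)+(d-c)-1=d$.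

**Step 2: $\Sigma_P/f$ is regular when $f\in P\not\supseteq\mathfrak n$.** This is the Jacobian criterion, and we check it over any field. Let $P$ be such a prime. We claim that some partial derivative of $f$ is not in $P$. Otherwise $P$ contains all $u_i=\partial f/\partial v_i$, all $v_i=\partial f/\partial u_i$, and $2x$, $3y^2$ (and $5z^4$ if $z$ occurs). At most one of $2,3,5$ is zero in $k$, so $P$ contains all but at most one of $x,y$ (and $z$). Since $f\in P$, a power of the remaining variable is in $P$, so the variable itself is. Then $P\supseteq\mathfrak n$, a contradiction.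

Now suppose $f\in P^2\Sigma_P$. Then $sf\in P^2$ for some $s\in\Sigma$, $s\notin P$. A partial derivative $\partial$ maps $P^2$ into $P$, so $s\,\partial f+f\,\partial s\in P$. As $f\in P$ and $s\notin P$, we get $\partial f\in P$ for all $\partial$, contrary to the claim. So $f\in P\Sigma_P\setminus P^2\Sigma_P$, and $\Sigma_P/f$ is regular because $\Sigma_P$ is.

**Step 3: $R$ is singular along $\mathfrak nR$, which has height $c$.** We have $f\in\mathfrak n^2$ and $\dim\Sigma_{\mathfrak n}=c+1$. So $R_{\mathfrak nR}=\Sigma_{\mathfrak n}/f$ has dimension $c$, while its maximal ideal needs $c+1$ generators. It is not regular, and $\operatorname{ht}\mathfrak nR=c$.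

**Step 4: conclusion.** It remains to read off conditions (i) and (ii). Let $\mathfrak p$ be a prime of $R$. If $\mathfrak p\not\supseteq\mathfrak nR$, then $R_{\mathfrak p}$ is regular by Step 2. If $\mathfrak p\supseteq\mathfrak nR$, then $R_{\mathfrak p}$ has the non-regular localization $R_{\mathfrak nR}$, so $R_{\mathfrak p}$ is not regular; in particular $R$ is not regular. If $r\le c$, primes of height $<r$ cannot contain $\mathfrak nR$, whose height is $c$, so (i) holds. If $r>c$, the prime $\mathfrak nR$ has height $c<r$, and (i) fails. So (i) holds if and only if $r\le c$, while (ii) holds for every $r$ by (5). By Theorem A, $\Phi_r$ is surjective if and only if $r\le c$. This proves Theorem B, and with it the Corollary of Section 3. $\blacksquare$
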